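\title{Zeros of $f(g)-\alpha$ when $\alpha$ grows more slowly than $g$}

\begin{abstract}
Let $f$ and $g$ be transcendental entire functions and let $\alpha$ be a non-constant entire function with $T(r,\alpha)=o(T(r,g))$, where $T$ is the Nevanlinna characteristic. We prove that $f(g(z))-\alpha(z)$ has infinitely many zeros, and we describe the exceptions that occur for constant $\alpha$. In the proof, $g$ is rescaled to a disc on which it covers most of an annulus by many simple sheets. If $f(g)-\alpha$ had finitely many zeros, $f$ would have to avoid the different values that $\alpha$ takes on these sheets. Schottky's theorem then restricts the growth of $f$, and the remaining configurations are excluded by Rouch\'e's theorem and by comparing $g$ with the center of mass of the roots of $f=\alpha$.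
\end{abstract}

\section{The question and the results}\label{sec:intro}

For an entire function $\phi$ let $M(r,\phi)=\max_{|z|=r}|\phi(z)|$, and let
\[
T(r,\phi)=\frac1{2\pi}\int_0^{2\pi}\log^+|\phi(re^{i\theta})|\,d\theta ,\qquad \log^+x=\max(\log x,0),
\]
be its Nevanlinna characteristic. It is an averaged form of $\log M(r,\phi)$. A polynomial of degree $d\ge1$ has $T(r,\phi)=d\log r+O(1)$, whereas $T(r,\phi)/\log r\to\infty$ if $\phi$ is transcendental, that is, not a polynomial. For example, $T(r,e^z)=r/\pi$.

By Picard's theorem a transcendental entire function takes every complex value infinitely often, with at most one exception. For a composition $f(g)$ of two such functions the exception does occur, and in two ways: $f$ may omit the value, as in $e^{g}$, or $g$ may omit its only preimage, as for $f(w)=we^w$, $g(z)=e^z$ and the value $0$. A target that moves behaves differently. A theorem of Bergweiler states that $f(g(z))-p(z)$ has infinitely many zeros for every non-constant polynomial $p$; in particular $f(g)$ has infinitely many fixed points. Every polynomial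 satisfies $T(r,p)=o(T(r,g))$, and one may ask whether this growth condition is all that matters.

\medskip
\noindent\textbf{Question.} Let $f$ and $g$ be transcendental entire functions, and let $\alpha$ be a transcendental entire function with $T(r,\alpha)=o(T(r,g))$ as $r\to\infty$. Does $f(g(z))-\alpha(z)$ always have infinitely many zeros?
\medskip

One would guess that it does. The function $f(g)-\alpha$ vanishes at $z$ exactly when $g(z)$ hits a root $w$ of the equation $f(w)=\alpha(z)$. If $\alpha$ is not constant, then for all $z$ outside a discrete set this equation has infinitely many roots. They should move slowly in comparison with $g$, and a Picard-type principle should prevent $g$ from avoiding more than one slowly moving target. The obstacles are that the roots are multivalued functions of $z$, that nothing is assumed about the growth of $f$, and that $\alpha$ is compared with $g$ only through circle averages. The guess is nevertheless correct, and the proof uses only that $\alpha$ is not constant, so that it also covers non-constant polynomials.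

\begin{theorem}\label{thm:main}
Let $f,g$ be transcendental entire functions and let $\alpha$ be a non-constant entire function with $T(r,\alpha)=o(T(r,g))$ as $r\to\infty$. Then $f(g(z))-\alpha(z)$ has infinitely many zeros.
\end{theorem}

For constant $\alpha$ the two examples above describe all exceptions.

\begin{theorem}\label{thm:all}
Let $f,g$ be transcendental entire functions and let $\alpha$ be an entire function with $T(r,\alpha)=o(T(r,g))$. Then $f(g)-\alpha$ has only finitely many zeros if and only if $\alpha\equiv c$ is constant and either $f-c$ has no zeros, or $f(w)-c=(w-w_0)^{\ell}e^{\phi(w)}$ with $\ell\ge1$ and $\phi$ entire, and $g-w_0$ has only finitely many zeros.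
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:all} from Theorem~\ref{thm:main}]
Suppose that $f(g)-\alpha$ has finitely many zeros. By Theorem~\ref{thm:main}, $\alpha\equiv c$. Then $g$ takes each zero of $f-c$ only finitely often, so by Picard's theorem $f-c$ has at most one distinct zero. If there is one, say $w_0$ with multiplicity $\ell$, then $(f(w)-c)/(w-w_0)^\ell$ is entire and zero-free, hence of the form $e^{\phi}$. Conversely, in the first case $f(g)-c$ has no zeros, and in the second its zeros are those of $(g-w_0)^\ell$.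
\end{proof}

\begin{remark}\label{rem:hyp}
(a) The condition $T(r,\alpha)=o(T(r,g))$ cannot be replaced by $T(r,\alpha)\le T(r,g)$: for $f(w)=w+e^w$ and $\alpha=g$ we have $f(g)-\alpha=e^g\ne0$.

(b) The hypothesis on $f$ cannot be dropped: for $f(w)=w$, $g(z)=e^z+z$, $\alpha(z)=z$ we have $f(g)-\alpha=e^z$, and $T(r,g)\ge r/\pi-\log^+r-\log 2$.

(c) In Theorem~\ref{thm:main} the hypothesis on $g$ follows from the others, since $T(r,\alpha)\ge\log r-O(1)$ for non-constant $\alpha$ and so $T(r,g)/\log r\to\infty$.
\end{remark}

\section{The idea of the proof}\label{sec:idea}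

\begin{example}\label{ex:exp}
Let $g(z)=e^z$, $\alpha(z)=z$, and $F(z)=f(e^z)-z$ with $f$ entire and non-constant. Then $F(z+2\pi i)=F(z)-2\pi i$. If $F$ had finitely many zeros, it would take each of the values $0$ and $2\pi i$ only finitely often, so it would be a polynomial by Picard's theorem. Then $f(e^z)=F(z)+z$ would be a periodic polynomial, hence constant, which is false.
\end{example}

Let us read this argument in the plane of the variable $w=g(z)$. Over a disc $D$ with $0\notin D$ the function $g$ has inverse branches $\varphi_j=\varphi_0+2\pi ij$, and $\alpha$ gives on $D$ the functions $\beta_j=\alpha\circ\varphi_j$. Since $f-\beta_j=F\circ\varphi_j$, the function $f$ avoids $\beta_j$ on $D$ for all but finitely many $j$. One target on many sheets of $g$ has become many targets for $f$. For two of them,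
\[
\Psi=\frac{f-\beta_1}{\beta_2-\beta_1}
\]
omits $0$ and $1$, and this limits the growth of $f$. In the example of Remark~\ref{rem:hyp}(a) every $\beta_j$ is the identity and the mechanism collapses; the growth hypothesis is what forces the $\beta_j$ to be different.

For general $g$ and $\alpha$ there is no periodicity. Inverse branches exist only over small discs and are supplied by Ahlfors' theory of covering surfaces. The difference $\beta_2-\beta_1$ must be shown to be zero-free and not too small. Picard's theorem is replaced by its quantitative form, Schottky's theorem, which gives less: it says that $f$ cannot be of moderate size at one place of an annulus and huge at another, but it says nothing if $|f|$ is large throughout the annulus. The proof therefore has four steps. Suppose that $F=f(g)-\alpha$ has finitely many zeros.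

\emph{Step 1} (Section~\ref{sec:rescale}). We find discs, rescaled to the unit disc, on which $\log|g|$ has size $m\to\infty$, on which $g$ has about $N\to\infty$ sheets or more, and on which $\alpha$ has size $e^{o(m)}$, oscillation at least $e^{-o(m)}$ and valence $o(N)$. We fix a level $B$ with $\log|\alpha|\ll B\ll m$.

\emph{Step 2} (Section~\ref{sec:islands}). The mechanism of Example~\ref{ex:exp} shows: if $|f|\le e^B$ on a connected set of diameter comparable with $R$ in an annulus of radius $R$, then $\log M(\frac54R,f)<KB$ with an absolute constant $K$.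

\emph{Step 3} (Section~\ref{sec:sublevel}). Hence beyond the radius where $\log M(\cdot,f)$ reaches $KB$, the components of $\{|f|<e^B\}$ are small. Each contains a zero of $f$, and if $g$ covers such a component, Rouch\'e's theorem gives zeros of $F$. This leaves only the case where $|f|\ge e^B$ on a very wide annulus.

\emph{Step 4} (Section~\ref{sec:annulus}). In that case $g$ avoids the $n$ roots of $f=\alpha(z)$ inside the annulus. Seen from afar they look like one point, their center of mass $S(\alpha)$, and we show that on some disc $g$ is exponentially close to $S(\alpha)$ and $f(g)$ is exponentially close to $\alpha$. So $\alpha$ almost solves $A=f(S(A))$. This equation pins down $A$, so $\alpha$ is almost constant, contrary to Step 1.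

\section{Tools}\label{sec:tools}

We write $D(p,\rho)$ and $\overline D(p,\rho)$ for open and closed discs, $\mathbb D_t=D(0,t)$ and $\mathbb D=\mathbb D_1$. Area measure is $dA$, and $\operatorname{av}_D\varphi$ is the area mean of $\varphi$ over $D$. Zeros and values are counted with multiplicity. \emph{Absolute} constants are numerical.

\subsection{Potential theory}

The Riesz measure of a subharmonic function $v\not\equiv-\infty$ is the positive measure $\mu[v]=\frac1{2\pi}\Delta v$, that is, $\int\chi\,d\mu[v]=\frac1{2\pi}\int v\,\Delta\chi\,dA$ for smooth $\chi$ of compact support. It transforms naturally under affine changes of variable, and $\mu[\log|\phi|]$ is the counting measure of the zeros of $\phi$. Let $\bar v(\rho)$ be the mean of $v$ over $\partial D(p,\rho)$. \emph{Jensen's formula} states that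
\begin{equation}\label{eq:jensen}
\bar v(\rho)-v(p)=\int_{D(p,\rho)}\log\frac{\rho}{|x-p|}\,d\mu[v](x),\qquad \bar v(\rho)-\bar v(\rho')=\int_{\rho'}^{\rho}\mu[v]\bigl(\overline D(p,u)\bigr)\frac{du}u
\end{equation}
for $\rho'<\rho$. In particular, if $\phi$ is holomorphic near $\overline D(p,\rho)$ and $\phi(p)\ne0$, then
\begin{equation}\label{eq:count}
\#\{\text{zeros of $\phi$ in } D(p,\rho')\}\le\frac{\log\max_{\overline D(p,\rho)}|\phi|-\log|\phi(p)|}{\log(\rho/\rho')} .
\end{equation}
If $v\ge0$ is subharmonic on $D(p,2\rho)$, then $v\le4\operatorname{av}_{D(p,2\rho)}v$ on $D(p,\rho)$, because $v(x)\le\operatorname{av}_{D(x,\rho)}v$.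

\emph{Harnack's inequality.} If $y\ge0$ is harmonic on $D(p,\rho)$ and $|x-p|\le\theta\rho$, $\theta<1$, then $\frac{1-\theta}{1+\theta}y(p)\le y(x)\le\frac{1+\theta}{1-\theta}y(p)$. For $\theta=\frac12$ the factors are $\frac13$ and $3$. Consequently, for a compact subset $L$ of a domain $\Omega$ there is $C(L,\Omega)$ with $\max_Ly\le C(L,\Omega)\min_Ly$ for all harmonic $y\ge0$ on $\Omega$, and a sequence of such functions has a subsequence that converges locally uniformly to a harmonic function or to $+\infty$.

\emph{Two-constants theorem.} Let $L_0\subset\mathbb D$ be a closed disc and $L\subset\mathbb D$ compact. There is $\omega=\omega(L_0,L)\in(0,1]$ such that every subharmonic $v$ on $\mathbb D$ with $v\le a$ on $\mathbb D$ and $v\le-b$ on $L_0$ ($a,b\ge0$) satisfies $v\le a-\omega b$ on $L$. Indeed, let $y$ be harmonic in $\mathbb D\setminus L_0$ with boundary values $1$ on $\partial L_0$ and $0$ on $\partial\mathbb D$, and $y=1$ on $L_0$. Then $v\le a-by$ by the maximum principle, and $\omega=\min_Ly>0$.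

\begin{lemma}\label{lem:deriv}
Let $\phi$ be entire and $0<r<\rho$. Then $\log^+M(\rho/2,\phi)\le3T(\rho,\phi)$ and
$T(r,\phi')\le 3T(\rho,\phi)+\log^+\frac2{\rho-r}$.
\end{lemma}

\begin{proof}
Let $y\ge0$ be the harmonic function in $\mathbb D_\rho$ with boundary values $\log^+|\phi|$. Then $\log^+|\phi|\le y$ and $y(0)=T(\rho,\phi)$, and the first bound is Harnack's inequality. Let $|z|=r$ and $d=(\rho-r)/2$. Cauchy's estimate and Harnack's inequality on $D(z,2d)$ give $\log^+|\phi'(z)|\le\log^+\frac1d+\max_{\overline D(z,d)}y\le\log^+\frac1d+3y(z)$. The mean of $y$ over $|z|=r$ is $y(0)$.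
\end{proof}

We need Rouch\'e's theorem on open sets whose boundary is not under control.

\begin{lemma}\label{lem:rouche}
Let $\Omega$ be a bounded open set and let $\Phi,a$ be holomorphic near $\overline\Omega$ with $|a|<|\Phi|$ on $\partial\Omega$. Then $\Phi$ and $\Phi-a$ have equally many zeros in $\Omega$.
\end{lemma}

\begin{proof}
For $0\le\theta\le1$ the functions $\Phi-\theta a$ have no zeros in a fixed neighborhood of $\partial\Omega$. So their zeros in $\Omega$ lie in a fixed compact subset of $\Omega$, and none of them vanishes identically on a component of $\Omega$. The number of zeros is therefore finite, and it is locally constant in $\theta$ by Hurwitz's theorem.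
\end{proof}

\subsection{Functions that omit two values}

Let $\phi:\mathbb D\to\mathbb C\setminus\{0,1\}$ be holomorphic.

\emph{Landau's theorem} (the sharp constant is due to Hempel, 1979): $(1-|\zeta|^2)|\phi'|\le2|\phi|\,(|\log|\phi||+A_0)$ with an absolute constant $A_0$. Put $y=A_0+|\log|\phi||$. On $\mathbb D_{1/2}$ we get $|\phi'/\phi|\le\frac83y\le3y$. Along a radius $y$ is Lipschitz with derivative at most $|\phi'/\phi|\le 3y$, so $y(\zeta)\le e^{3/2}y(0)$. Since $3e^{3/2}<14$, any branch of $\log\phi$ satisfies
\begin{equation}\label{eq:landau}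
|\log\phi(\zeta)-\log\phi(0)|\le14|\zeta|\,\bigl(A_0+|\log|\phi(0)||\bigr),\qquad|\zeta|\le\tfrac12 .
\end{equation}

\emph{Schottky's theorem} \cite[Theorem 1-13]{Ahlfors}: $\log|\phi(\zeta)|\le(7+\log^+|\phi(0)|)\frac{1+|\zeta|}{1-|\zeta|}$. For $\zeta,\zeta'\in\mathbb D_{1/2}$ the automorphism of $\mathbb D$ that sends $\zeta$ to $0$ sends $\zeta'$ to a point of modulus at most $\frac{1/2+1/2}{1+1/4}=\frac45$. Hence
\begin{equation}\label{eq:schottky}
\log^+|\phi(\zeta')|\le9\,(7+\log^+|\phi(\zeta)|),\qquad\zeta,\zeta'\in\mathbb D_{1/2}.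
\end{equation}

The next lemma will provide the zero-free denominator $\beta_2-\beta_1$ of $\Psi$. The information available about the $\beta_j$ will be that each omits the central values of the others. Two functions are not enough: $e^{M\zeta}$ and $1-e^{M\zeta}$ omit each other's value at $0$ and agree at $\zeta=-(\log2)/M$. With three functions each omits two values, and Landau's theorem applies.

\begin{lemma}\label{lem:three}
There is an absolute constant $r\in(0,\frac12)$ with the following property. Let $\beta_1,\beta_2,\beta_3$ be holomorphic on $D(p,\kappa)$, let the values $b_i=\beta_i(p)$ be distinct, and let $\beta_i$ omit $b_j$ whenever $i\ne j$. Then for some $i\ne j$ the function $\beta_i-\beta_j$ has no zeros in $D(p,r\kappa)$.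
\end{lemma}

\begin{proof}
We may take $p=0$, $\kappa=1$, and number the functions so that $|b_2-b_3|$ is the smallest of the three distances. Composing with an affine map we arrange $b_3=0$, $b_2=1$, $b_1=b$, where $|b|\ge1$ and $|b-1|\ge1$. Both $\beta_1$ and $\beta_2/b$ omit $0$ and $1$, and their values at $0$ are $b$ and $1/b$. Let $r=\frac1{448(A_0+1)}$ and $\delta=14r(A_0+\log|b|)$. By \eqref{eq:landau}, $|\log(\beta_1/b)|\le\delta$ and $|\log\beta_2|\le\delta$ on $\mathbb D_r$, for the branches vanishing at $0$. If $\log|b|\ge1$, then $\delta\le\frac1{32}\log|b|$, so $|\beta_1|\ge|b|e^{-\delta}>e^\delta\ge|\beta_2|$. If $\log|b|<1$, then $\delta\le\frac1{32}$ and $e^\delta-1\le\frac1{16}$, so $|\beta_1-b|\le\frac e{16}<0.18$ and $|\beta_2-1|<0.07$, whence $|\beta_1-\beta_2|\ge1-0.18-0.07>0$.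
\end{proof}

\subsection{Islands}

A holomorphic map between domains is \emph{proper} if preimages of compact sets are compact. Such a map takes every value the same finite number $d\ge1$ of times; $d$ is its \emph{degree}. If both domains are simply connected, it has exactly $d-1$ critical points (Riemann--Hurwitz formula). Let $\phi$ be non-constant and meromorphic near $\overline{\mathbb D_t}$ and let $D$ be a domain on the Riemann sphere. An \emph{island} over $D$ is a component $\Delta$ of $\{x\in\mathbb D_t:\phi(x)\in D\}$ for which $\phi:\Delta\to D$ is proper. It is \emph{simple} if the degree is $1$; then $\phi$ has a holomorphic inverse branch $D\to\Delta$. Let $\bar n(D)$ be the number of islands over $D$ and $n(D)$ the sum of their degrees. With $\phi^\#=|\phi'|/(1+|\phi|^2)$ put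
\[
S=\frac1\pi\int_{\mathbb D_t}(\phi^\#)^2\,dA,\qquad L=\int_{|x|=t}\phi^\#\,|dx| .
\]
Thus $S$ is the mean number of sheets of the image of $\mathbb D_t$ over the sphere, whose area in this metric is $\pi$, and $L$ is the spherical length of the image of the boundary circle.

\emph{Ahlfors' theorems} \cite[Ch.~XIII]{Nevanlinna}, \cite[Ch.~5]{Hayman}. Let $D_1,\dots,D_l$ be open topological discs on the sphere with analytic boundaries and disjoint closures. There is a constant $c_A=c_A(D_1,\dots,D_l)$, independent of $\phi$ and $t$, such that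
\begin{equation}\label{eq:ahlfors}
(l-2)S\le\sum_{j=1}^l\bar n(D_j)+c_AL\quad(l\ge3),\qquad n(D_j)\le S+c_AL .
\end{equation}

\section{Rescaling}\label{sec:rescale}

We now assume, for a contradiction, that $f,g,\alpha$ are as in Theorem~\ref{thm:main} and that $F=f(g)-\alpha$ has only $q<\infty$ zeros. Replacing $(f,\alpha)$ by $(f-c_0,\alpha-c_0)$, where $f$ takes $c_0$ infinitely often, and then $(f,g)$ by $(f(\cdot+c_1),g-c_1)$ with $c_1\ne g(0)$, we keep $F$ and change the characteristics by $O(1)$. So we may assume that
\[
f\text{ has infinitely many zeros and }g(0)\ne0 .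
\]
The letter $C$ denotes positive constants, which may change from line to line and do not depend on the index $k$ below.

The hypothesis compares circle means of $\log^+|\alpha|$ and $\log^+|g|$, while the tools of Section~\ref{sec:tools} need pointwise bounds on a disc. The following proposition makes the conversion. The parameter $m_k$ measures the size of $g$ on the disc and $N_k$ the number of its sheets.

\begin{proposition}\label{prop:rescale}
There are affine maps $z=z_k+\rho_kx$ and numbers $m_k,N_k\to\infty$, $\varepsilon_k\to0$ with $\varepsilon_km_k\to\infty$ and $N_k\le Cm_k$ such that $g_k(x)=g(z_k+\rho_kx)$, $\alpha_k(x)=\alpha(z_k+\rho_kx)$ and $F_k=f(g_k)-\alpha_k$ satisfy: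
\begin{itemize}
\item[(P1)] $\log^+|g_k|\le Cm_k$ on $\mathbb D$.
\item[(P2)] $\log^+|\alpha_k|\le\varepsilon_km_k$ on $\mathbb D$; $\operatorname{diam}\alpha_k(\mathbb D_{1/16})\ge e^{-\varepsilon_km_k}$; and $\alpha_k$ takes each $A\in\mathbb C$ at most $\varepsilon_kN_k$ times in $\mathbb D_{3/4}$.
\item[(P3)] One of the following holds, the same for all $k$.

\emph{Type (A).} There is $t_k\in(0,\frac12]$ such that $\log|g_k|\ge m_k/2$ on $|x|=t_k$ and $g_k$ has exactly $N_k$ zeros in $\mathbb D_{t_k}$.

\emph{Type (B).} $N_k=m_k$, $F_k$ has no zeros in $\mathbb D$, and $\mu[\log^+|g_k|](\overline{\mathbb D_{1/32}})\ge m_k$.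
\end{itemize}
\end{proposition}

Type (A) arises when $g$ grows slowly over long ranges of $\log r$; then $g_k$ behaves like a polynomial of degree $N_k$, and $N_k$ is much smaller than $m_k$. For this reason the valence of $\alpha_k$ is measured against $N_k$. Type (B) is modeled on $g=e^z$ near a far point of the imaginary axis, where $\log^+|g_k(x)|=\rho_k(\operatorname{Re}x)^+$ has its Riesz mass on a segment.

\begin{proof}
Let $X=\log^+|g|$, $\mu=\mu[X]$, $\tau(s)=T(e^s,g)$, $\tau_\alpha(s)=T(e^s,\alpha)$, and $\hat\varepsilon(s)=\sup_{s'\ge s}\tau_\alpha(s')/\tau(s')$, so that $\hat\varepsilon(s)\to0$. By \eqref{eq:jensen},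
\begin{equation}\label{eq:tau}
\tau(s'')-\tau(s')=\int_{s'}^{s''}\mu\bigl(\overline D(0,e^s)\bigr)\,ds ,
\end{equation}
so $\tau$ is convex and non-decreasing, and $\tau(s)/s\to\infty$ because $g$ is transcendental.

\emph{Choice of scales.} We need radii near which $\tau$ changes by a bounded factor in both directions, over an interval that is not too short. For large $i$ define $s_i$ by $\tau(s_i)=4^i$, and let $\Delta_i=s_{i+1}-s_i$. Convexity gives $3\cdot4^i/\Delta_i\ge3\cdot4^{i-1}/\Delta_{i-1}$, that is, $\Delta_i\le4\Delta_{i-1}$. Infinitely many $i$ satisfy both $\Delta_{i-1}\ge i^{-2}$ and $\Delta_i\ge\frac12\Delta_{i-1}$. Otherwise $\Delta_i\le4i^{-2}+\frac12\Delta_{i-1}$ for all large $i$, which makes $\sum\Delta_i$ converge, contrary to $s_i\to\infty$. For such $i$ put $\sigma=s_i$, $h=\Delta_{i-1}/4\ge\frac1{4i^2}$, $T=4^i$. Then $\sigma-4h=s_{i-1}\to\infty$, $\sigma+2h\le s_{i+1}$, and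
\begin{equation}\label{eq:doubling}
\tau(\sigma-4h)=T/4,\qquad\tau(\sigma)=T,\qquad\tau(\sigma+2h)\le4T .
\end{equation}
Along a subsequence, indexed by $k$, either $h\to\infty$ or $h\le H_0$ for a constant $H_0\ge1$.

\medskip
\noindent\textbf{The case $h\to\infty$ gives type (A).} Put $m=T$. Let $p$ run through the $n_0$ zeros of $g$ in $|z|<e^{\sigma+h}$. By \eqref{eq:jensen}, $n_0h\le\tau(\sigma+2h)-\log|g(0)|\le4m+C$, so $n_0\le5m/h=o(m)$. With so few zeros, $g$ is determined up to $e^{o(m)}$ by its zeros. To see this let $\gamma=g/\prod_p(1-z/p)$. On $|z|=2e^{\sigma+h}$ we have $|1-z/p|\ge1$, so by Lemma~\ref{lem:deriv} $\log|\gamma|\le3\tau(\sigma+h+\log4)\le12m$ there, and inside by the maximum principle. The function $12m-\log|\gamma|\ge0$ is harmonic in $|z|<e^{\sigma+h}$ and equals $12m-\log|g(0)|$ at $0$. Harnack's inequality with $\theta=e^{1-h}$ gives $\log|\gamma|=O(1)+O(e^{-h}m)=o(m)$ on $|z|\le e^{\sigma+1}$.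

Let $\mathcal N(s)=\sum_p(s-\log|p|)^+$. For $|z|=e^s$ we have $\log|1-z/p|=(s-\log|p|)^++\log|1-\zeta|$ with $|\zeta|=e^{-|s-\log|p||}$. Hence for $|z|=e^s$, $\sigma\le s\le\sigma+1$,
\[
\mathcal N(s)+\sum_p\log\bigl(1-e^{-|s-\log|p||}\bigr)-o(m)\le\log|g(z)|\le\mathcal N(s)+n_0\log2+o(m).
\]
The upper bound gives $m\le\tau(s)\le\mathcal N(s)+o(m)$. Since $\int_{\mathbb R}\log(1-e^{-|u|})\,du=-\pi^2/3>-4$, the mean over $s\in[\sigma,\sigma+1]$ of the sum on the left is at least $-4n_0$. So there is $s_*\in[\sigma,\sigma+1]$ with $\log|g|\ge m-o(m)\ge m/2$ on $|z|=e^{s_*}$. Let $N$ be the number of zeros of $g$ in $|z|<e^{s_*}$. Each of them contributes at most $4h+1$ to $\mathcal N(s_*)-\mathcal N(\sigma-4h)$, the other zeros contribute nothing, and $\mathcal N(\sigma-4h)\le m/4+C$ by \eqref{eq:jensen}. Therefore $N(4h+1)\ge m/2$ and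
\[
\frac m{10h}\le N\le n_0\le m .
\]
As $4h<\sigma$ and $m/\sigma\to\infty$, we have $N\to\infty$.

Take $m_k=m$, $N_k=N$, $z_k=0$, $\rho_k=e^{\sigma+2}$, $t_k=e^{s_*}/\rho_k\le e^{-1}$. Then (P3) holds, and (P1) follows from $\log M(e^{\sigma+2},g)\le3\tau(\sigma+3)\le12m$. With $\hat\varepsilon=\hat\varepsilon(\sigma)$ we have $\log^+|\alpha|\le3\tau_\alpha(\sigma+h+2)\le12\hat\varepsilon m$ on $|z|\le e^{\sigma+h+1}$. Since $\alpha$ is not constant, $\operatorname{diam}\alpha_k(\mathbb D_{1/16})\ge\operatorname{diam}\alpha(\mathbb D)>0$. Fix $y',y''\in\mathbb D$ with $\alpha(y')\ne\alpha(y'')$, and let $A$ be a value of $\alpha_k$ in $\mathbb D$, so $|A|\le e^{12\hat\varepsilon m}$. One $y\in\{y',y''\}$ has $|\alpha(y)-A|\ge\frac12|\alpha(y')-\alpha(y'')|$. By \eqref{eq:count} with the discs $D(y,e^{\sigma+3})\subset D(y,e^{\sigma+h})$, the number of $A$-points of $\alpha$ in $|z|<e^{\sigma+2}$ is at most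
\[
\frac{12\hat\varepsilon m+C}{h-3}\le\frac{2m}h\Bigl(12\hat\varepsilon+\frac Cm\Bigr)\le20\Bigl(12\hat\varepsilon+\frac Cm\Bigr)N .
\]
So (P2) holds with $\varepsilon_k=240\hat\varepsilon+m^{-1/2}$ for large $k$.

\medskip
\noindent\textbf{The case $h\le H_0$ gives type (B).} Now the bounds \eqref{eq:doubling} hold only on a thin annulus. We cover it by discs of radius comparable with its width and select one on which the Riesz mass of $X$ dominates the averages of $X$, of $\log^+|\alpha|$ and of $\log^+(1/|\alpha'|)$; the last average controls how flat $\alpha$ can be. Put $h_1=\min(h,1)$ and $\mathcal A=\{\sigma-8h\le\log|z|\le\sigma\}$. By \eqref{eq:tau} and \eqref{eq:doubling},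
\[
\tfrac34T\le4h\,\mu(D(0,e^\sigma)),\qquad4h\,\mu(\overline D(0,e^{\sigma-8h}))\le\tau(\sigma-4h)=\tfrac14T .
\]
Hence $\mu(\mathcal A)\ge\frac{3T}{16h}-\frac T{16h}=\frac T{8h}$, and since $h/h_1\le H_0$,
\begin{equation}\label{eq:massA}
hT/h_1^2\le H_0^2\,T/h\le8H_0^2\,\mu(\mathcal A).
\end{equation}

\emph{Covering.} Let $\delta=h_1/200$, let $\{w_j\}$ be a maximal set of points with mutual distances at least $\delta$ in the cylinder $[\sigma-8h,\sigma]+i(\mathbb R/2\pi\mathbb Z)$, and let $\zeta_j=e^{w_j}$,
\[
D_j'=\overline D(\zeta_j,h_1|\zeta_j|/128),\qquad D_j=D(\zeta_j,h_1|\zeta_j|/2).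
\]
Every point of $\mathcal A$ is $e^w$ with $|w-w_j|\le\delta$ for some $j$, and $|e^w-\zeta_j|\le\delta e^\delta|\zeta_j|\le h_1|\zeta_j|/128$. So the $D_j'$ cover $\mathcal A$. The discs of radius $\delta/2$ about the $w_j$ are disjoint and lie in a cylinder of area at most $2\pi(8h+\delta)$, so there are at most $Ch/h_1^2$ indices. For $z\in D_j$ we have $|\log(z/\zeta_j)|\le-\log(1-h_1/2)\le0.7h_1$. Thus $\log|z|\in I=[\sigma-8h-h_1,\sigma+h_1]$ on $D_j$, and a point $z$ lies in at most $(0.7h_1+\delta/2)^2/(\delta/2)^2=281^2$ of the $D_j$, by the same comparison of areas. Let $\varphi\ge0$ have mean $\bar\varphi(s)$ over $|z|=e^s$. Since $|z|\le\frac32|\zeta_j|$ on $D_j$ and $I$ has length at most $10h$, we obtain with \eqref{eq:massA}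
\begin{equation}\label{eq:sumav}
\sum_j\operatorname{av}_{D_j}\varphi\le\frac9{\pi h_1^2}\sum_j\int_{D_j}\varphi\,\frac{dA}{|z|^2}\le\frac C{h_1^2}\int_I\bar\varphi(s)\,ds\le C\mu(\mathcal A)\,\frac{\sup_I\bar\varphi}T .
\end{equation}

\emph{Two sums.} For $\varphi=X$ we have $\bar\varphi\le\tau(\sigma+h_1)\le4T$ on $I$. Next let $\varphi=Y_\alpha=\log^+|\alpha|+\log^+(1/|\alpha'|)$ and $\hat\varepsilon=\hat\varepsilon(\sigma-9h)\to0$. The first term has circle means at most $4\hat\varepsilon T$. For the second write $\log^+(1/|\alpha'|)=\log^+|\alpha'|-\log|\alpha'|$. Since $\alpha'\not\equiv0$, the circle means of $\log|\alpha'|$ are non-decreasing and so at least $-C$ for $s\ge0$. For $s\in I$, $s\ge0$, we have $e^{\sigma+2h}-e^s\ge e^s(e^h-1)\ge h\ge\frac1{4i^2}$, and Lemma~\ref{lem:deriv} gives $T(e^s,\alpha')\le12\hat\varepsilon T+\log(8i^2)$. As $T=4^i$, the circle means of $Y_\alpha$ on $I$ are at most $\varepsilon'T$ with $0<\varepsilon'\to0$. By \eqref{eq:sumav} there is $C_0$ with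
\[
\sum_j\operatorname{av}_{D_j}X\le C_0\,\mu(\mathcal A),\qquad\sum_j\operatorname{av}_{D_j}Y_\alpha\le C_0\varepsilon'\mu(\mathcal A).
\]

\emph{Selection.} Let $\mu_j=\mu(D_j')$, so $\sum\mu_j\ge\mu(\mathcal A)$. The indices with $\operatorname{av}_{D_j}X>4C_0\mu_j$ contribute at most $\frac14\mu(\mathcal A)$ to $\sum\mu_j$, and so do those with $\operatorname{av}_{D_j}Y_\alpha>4C_0\varepsilon'\mu_j$. The indices with $\mu_j<c_1T$ contribute at most $c_1T\cdot Ch/h_1^2$, which by \eqref{eq:massA} is at most $\frac14\mu(\mathcal A)$ for a small constant $c_1>0$. So some $j$ satisfies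
\[
\mu_j\ge c_1T,\qquad\operatorname{av}_{D_j}X\le4C_0\mu_j,\qquad\operatorname{av}_{D_j}Y_\alpha\le4C_0\varepsilon'\mu_j .
\]
Take $m_k=N_k=\mu_j$, $z_k=\zeta_j$, $\rho_k=h_1|\zeta_j|/4$. Then $D_j$ and $D_j'$ correspond to $\mathbb D_2$ and $\overline{\mathbb D_{1/32}}$. The sub-mean value property gives (P1) and $\log^+|\alpha_k|=o(m_k)$ on $\mathbb D$. The mass condition in (P3) holds by the definition of $m_k$, and $F_k$ has no zeros in $\mathbb D$ for large $k$ because $|z|\ge\frac34|\zeta_j|\to\infty$ on $D(\zeta_j,\rho_k)$.

Let $a=\rho_k/32$ and $d=\operatorname{diam}\alpha_k(\mathbb D_{1/16})=\operatorname{diam}\alpha(D(\zeta_j,2a))$. Cauchy's estimate gives $|\alpha'|\le d/a$ on $D(\zeta_j,a)$, a disc whose radius is $\frac1{64}$ of that of $D_j$. Hence $\log^+(a/d)\le64^2\operatorname{av}_{D_j}Y_\alpha=o(m_k)$. Also $\log^+(1/a)\le\log(128/h_1)=O(1+\log i)=o(m_k)$, since $m_k\ge c_14^i$. So $\log(1/d)\le o(m_k)$. Finally let $A$ be a value of $\alpha_k$ in $\mathbb D$ and choose $y\in\mathbb D_{1/16}$ with $|\alpha_k(y)-A|\ge d/3$. Since $\mathbb D_{3/4}\subset D(y,\frac{13}{16})\subset D(y,\frac{15}{16})\subset\mathbb D$,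 \eqref{eq:count} bounds the number of $A$-points in $\mathbb D_{3/4}$ by $o(m_k)$, uniformly in $A$. Choose $\varepsilon_k\to0$ with $\varepsilon_k\ge m_k^{-1/2}$ such that $\varepsilon_km_k$ dominates these three $o(m_k)$ terms.
\end{proof}

From now on we drop the index $k$ in $m,N,\varepsilon$ and in all quantities defined from them, and all statements are made for large $k$. Define a level $B$ for $\log|f|$ and an outer radius $R_+$ in the $w$-plane by
\[
B=\varepsilon^{1/2}m,\qquad\log R_+=\varepsilon^{1/4}m .
\]
Then
\begin{equation}\label{eq:scales}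
\varepsilon m\to\infty,\qquad\varepsilon m=o(B),\qquad B=o(\log R_+),\qquad\log R_+=o(m),
\end{equation}
and in particular $|\alpha_k|\le e^{B/4}$ on $\mathbb D$. So $\alpha_k$ is negligible against $e^B$, while $R_+$ is small in comparison with the values $e^{m}$ that $g_k$ reaches. We also fix a smooth function $\chi_0$ with compact support in $\mathbb D_{1/16}$, $0\le\chi_0\le1$ and $\chi_0=1$ on $\overline{\mathbb D_{1/32}}$. With $X_k=\log^+|g_k|$, the mass condition for type (B) gives
\begin{equation}\label{eq:chi}
\frac1{2\pi}\int X_k\,\Delta\chi_0\,dA=\int\chi_0\,d\mu[X_k]\ge m .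
\end{equation}

\section{Islands of $g$ and the growth of $f$ in an annulus}\label{sec:islands}

Let $1\le R\le R_+$. The radius $R$ may depend on $k$, and in this section ``large $k$'' and the constants $C$ are uniform in $R$. We look at the $w$-plane at scale $R$: put $G=g_k/R$ and $f_R(w)=f(Rw)$, so that $f(g_k)=f_R(G)$. Let $v=\frac12\log(1+|G|^2)$. Since $\Delta\log(1+|w|^2)=4(1+|w|^2)^{-2}$, its Riesz measure is $\nu=\mu[v]=\frac1\pi(G^\#)^2\,dA$, the pull-back of normalized spherical area. From $\log^+|G|\le v\le\log^+|G|+\frac12\log2$ we get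
\begin{equation}\label{eq:v}
0\le v\le Cm,\qquad|v-X_k|\le\log R_++1=o(m)\qquad\text{on }\mathbb D .
\end{equation}

\subsection{Many simple islands}

\begin{lemma}\label{lem:disc}
There is $t\in(0,\frac12]$ such that the disc $Y=\mathbb D_t$ has the following properties. For type (A), $G$ takes every value of modulus less than $10$ exactly $N$ times in $Y$, and over every disc $D\subset\mathbb D_{10}$ all components of $\{x\in Y:G(x)\in D\}$ are simply connected islands whose degrees add up to $N$. For type (B), the quantities $S,L$ of $\phi=G$ satisfy $m/2\le S\le Cm$ and $L\le C\sqrt m$. For both types, the restriction $\nu'$ of $\nu$ to $\{x\in Y:|G|<8\}$ has total mass at most $CN$.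
\end{lemma}

\begin{proof}
Type (A). Let $t=t_k$. On $\partial Y$ we have $|G|\ge e^{m/2}/R_+>10$, so by Rouch\'e's theorem $G-w$ has $N$ zeros in $Y$ for $|w|<10$, and the preimage in $Y$ of a compact subset of $\mathbb D_{10}$ is compact. Hence the components are islands of total degree $N$; they are simply connected by the maximum principle. The mass of $\nu'$ is $N$ times the normalized area of $\mathbb D_8$, so at most $N$.

Type (B). By \eqref{eq:jensen} and \eqref{eq:v}, $\nu(\mathbb D_{1/2})\log2\le Cm=CN$. By \eqref{eq:chi} and \eqref{eq:v},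
\[
\nu(\mathbb D_{1/16})\ge\frac1{2\pi}\int v\,\Delta\chi_0\,dA\ge m-C(\log R_++1)\ge\frac m2 .
\]
Writing $L(u)$ for the length belonging to $|x|=u$, the Cauchy--Schwarz inequality gives $L(u)^2\le2\pi u\int_{|x|=u}(G^\#)^2|dx|$ and so $\int_{1/16}^{1/2}L(u)^2du\le\pi^2\nu(\mathbb D_{1/2})\le Cm$. Choose $t\in[\frac1{16},\frac12]$ with $L(t)\le C\sqrt m$, and note that $S=\nu(\mathbb D_t)$.
\end{proof}

Islands now refer to $G$ and $Y$. An entire function may have no simple islands over some discs, as $\cos z$ has none over small discs about $\pm1$; but it cannot be so ramified over three discs. Let $r$ be the constant of Lemma~\ref{lem:three}, let $\kappa=10^{-3}$, and fix the finite grid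
\[
P=\tfrac{r\kappa}8(\mathbb Z+i\mathbb Z)\cap\{\tfrac18\le|w|\le2\}.
\]
A point $p\in P$ is \emph{good} if there are at least $N/12$ simple islands over $D(p,\kappa)$, and \emph{bad} otherwise.

\begin{lemma}\label{lem:islands}
\emph{(i)} Among any three points of $P$ with mutual distances greater than $2\kappa$, at least one is good.

\emph{(ii)} For type (B), if $|a|=1$, there is an island over $D(a,0.3)$ or over $D(0,0.6)$.
\end{lemma}

\begin{proof}
Let $D_\infty=\{|w|>8\}\cup\{\infty\}$. There is no island over $D_\infty$, because a proper map is onto and $G$ has no poles.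

(i) Let $D_i=D(p_i,\kappa)$ and let $s_i$ be the number of simple islands over $D_i$, $i=1,2,3$. We show that $\sum s_i\ge N/4$. For type (B) apply \eqref{eq:ahlfors} to $D_1,D_2,D_3,D_\infty$; as $P$ is finite, one constant $c_A$ serves for all triples. An island that is not simple has degree at least $2$, so $\bar n(D_i)\le s_i+\frac12(n(D_i)-s_i)\le\frac12(s_i+S+c_AL)$. Hence $2S\le\frac12\sum s_i+\frac32(S+c_AL)+c_AL$, that is, $\sum s_i\ge S-5c_AL\ge\frac m2-C\sqrt m\ge\frac N4$. For type (A), the Riemann--Hurwitz formula applied to the islands over $\mathbb D_{10}$ shows that $G$ has at most $N-1$ critical points in $\{x\in Y:|G|<10\}$. An island of degree $d\ge2$ over $D_i$ contains $d-1\ge d/2$ of them, and these degrees add up to $N-s_i$. Since the $D_i$ are disjoint, $\sum\frac12(N-s_i)\le N-1$, so $\sum s_i\ge N+2$.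

(ii) The discs $D(a,0.3)$, $D(0,0.6)$, $D_\infty$ have disjoint closures. Replacing $G$ by $\bar aG$ changes neither $S$ nor $L$, so we may take $a=1$, and $c_A$ is absolute. If neither disc had an island, \eqref{eq:ahlfors} would give $m/2\le S\le c_AL\le C\sqrt m$.
\end{proof}

\subsection{The values of $\alpha$ on different islands}

To apply Lemma~\ref{lem:three} and Schottky's theorem we need islands on which the values of $\alpha_k$ differ by at least $e^{-CB}$. By (P2), $\alpha_k-A$ can be very small only near its zeros, and there are at most $\varepsilon N$ of these. A small neighborhood of one zero might still contain many islands, since islands have no minimal Euclidean size. They do have a minimal $\nu$-mass, and the logarithmic potential of $\nu$ is bounded by $Cm$. This limits the mass that can gather near a point.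

\begin{lemma}\label{lem:flat}
For every value $A$ of $\alpha_k$ in $\mathbb D$ we have $\nu'(\{|\alpha_k-A|<e^{-B}\})\le C\sqrt\varepsilon\,N$.
\end{lemma}

\begin{proof}
Let $p\in\mathbb D_{3/4}$. By \eqref{eq:jensen} on $D(p,\frac15)$ and \eqref{eq:v}, $\int\log^+\frac1{5|x-p|}\,d\nu\le Cm$. Since $\log\frac2{|x-p|}\le\log^+\frac1{5|x-p|}+\log10$, Lemma~\ref{lem:disc} and $N\le Cm$ give
\begin{equation}\label{eq:potential}
\int\log\frac2{|x-p|}\,d\nu'(x)\le Cm .
\end{equation}
Let $p_1,\dots,p_l$, $l\le\varepsilon N$, be the zeros of $\alpha_k-A$ in $\mathbb D_{3/4}$, and write $\alpha_k-A=\gamma\prod_ib_{p_i}$, where $b_p(x)=\frac34(x-p)/(\frac9{16}-\bar px)$ is the Blaschke factor of $\mathbb D_{3/4}$. Then $\gamma$ is zero-free in $\mathbb D_{3/4}$, and $|\gamma|\le2e^{\varepsilon m}$ there, because $|b_p|=1$ on the boundary. By (P2) there is a point of $\mathbb D_{1/16}$ where $|\gamma|\ge|\alpha_k-A|\ge\frac13e^{-\varepsilon m}$. At this point the harmonic function $\log(2e^{\varepsilon m}/|\gamma|)\ge0$ is at most $2\varepsilon m+\log6$, so by Harnack's inequality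 $\log(1/|\gamma|)\le C\varepsilon m$ on $\mathbb D_{1/2}$. Since $|\frac9{16}-\bar px|\le\frac98$, we have $|b_p(x)|\ge\frac12|x-p|$, and therefore
\[
\log^+\frac1{|\alpha_k-A|}\le\sum_{i=1}^l\log\frac2{|x-p_i|}+C\varepsilon m\qquad\text{on }Y,
\]
where all terms on the right are non-negative. Integrating against $\nu'$ and using \eqref{eq:potential}, we get $B\,\nu'(\{|\alpha_k-A|<e^{-B}\})\le\varepsilon N\cdot Cm+C\varepsilon m\cdot CN$. Divide by $B=\sqrt\varepsilon\,m$.
\end{proof}

We can now carry out the argument of Example~\ref{ex:exp} near a good point.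

\begin{lemma}\label{lem:local}
If $p$ is good and $w,w'\in D(p,r\kappa/2)$, then $\log^+|f_R(w')|\le300\,(B+\log^+|f_R(w)|)$.
\end{lemma}

\begin{proof}
At most $q$ of the simple islands over $D(p,\kappa)$ contain a zero of $F_k$. Let $\varphi_j:D(p,\kappa)\to Y$, $1\le j\le N'$, be the inverse branches of $G$ onto the others; $N'\ge N/24$. Put $\beta_j=\alpha_k\circ\varphi_j$ and $b_j=\beta_j(p)$. Then $|\beta_j|\le e^{B/4}$, and $f_R-\beta_j=F_k\circ\varphi_j$ has no zeros in $D(p,\kappa)$.

Call an ordered pair $(i,j)$ \emph{separated} if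
\begin{equation}\label{eq:sep}
b_i\notin\beta_j(D(p,\kappa))\qquad\text{and}\qquad|b_j-b_i|\ge e^{-7B};
\end{equation}
a pair $(i,i)$ is never separated. Fix $i$ and let $A=b_i$. The islands are disjoint subsets of $\mathbb D_{3/4}$, so by (P2) at most $\varepsilon N$ of the $\beta_j$ take the value $A$. If $|\beta_j-A|<e^{-B}$ on all of $D(p,\kappa/2)$, then $\varphi_j(D(p,\kappa/2))$ lies in the set of Lemma~\ref{lem:flat}, and its $\nu'$-mass is the normalized spherical area of $D(p,\kappa/2)$, which is at least $\kappa^2/400$. So there are at most $C\sqrt\varepsilon N$ such $j$. For every other $j$ the function $\log(2e^B/|\beta_j-A|)$ is positive and harmonic on $D(p,\kappa)$ and at most $2B+1$ at some point of $D(p,\kappa/2)$. By Harnack's inequality it is at most $6B+3$ at $p$, which gives \eqref{eq:sep}. Thus for each $i$ at most $(\varepsilon+C\sqrt\varepsilon)N\le N'/10$ indices $j$ fail to give a separated pair.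

Among the $N'^3$ index triples, each of the six ordered pairs of positions fails to be separated in at most $N'^3/10$ triples. So there is a triple, say $(1,2,3)$, in which all six ordered pairs are separated. By Lemma~\ref{lem:three} we may assume that $\beta_2-\beta_1$ has no zeros in $D(p,r\kappa)$. Then $\Psi=(f_R-\beta_1)/(\beta_2-\beta_1)$ is holomorphic there and omits $0$ and $1$. The positive harmonic function $\log(2e^B/|\beta_2-\beta_1|)$ is at most $8B+1$ at $p$, hence at most $24B+3$ on $D(p,r\kappa/2)$, so $|\beta_2-\beta_1|\ge e^{-24B-3}$ there. It follows that $\log^+|\Psi(w)|\le\log^+|f_R(w)|+25B+4$. From $f_R=\beta_1+\Psi\,(\beta_2-\beta_1)$ and \eqref{eq:schottky},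
\[
\log^+|f_R(w')|\le9\,(7+\log^+|\Psi(w)|)+B+2\le9\log^+|f_R(w)|+226B+101 ,
\]
and $B\to\infty$.
\end{proof}

\subsection{Propagation around the annulus}

The bad points occupy two small discs at most. We chain the local estimate along a path that goes around them. The starting set is assumed to be large so that it cannot hide in these discs.

\begin{proposition}\label{prop:chain}
There is an absolute constant $K>1$ such that for large $k$ and all $R\in[1,R_+]$ the following holds. If $|f_R|\le e^B$ on a connected set $\Gamma\subset\{\frac14\le|w|\le\frac54\}$ of diameter at least $\frac14$, then $\log M(\frac54R,f)<KB$.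
\end{proposition}

\begin{proof}
There are $p',p''$ such that all bad points lie in $\overline D(p',2\kappa)\cup\overline D(p'',2\kappa)$: if bad points exist, let $p'$ be one, and let $p''$ be a bad point outside $\overline D(p',2\kappa)$ if there is one and $p''=p'$ otherwise; then use Lemma~\ref{lem:islands}(i). Let $Z=\overline D(p',3\kappa)\cup\overline D(p'',3\kappa)$ if these discs are disjoint, and $Z=\overline D(p',9\kappa)$ if they meet. Then $Z$ consists of at most two disjoint closed discs with diameters adding up to at most $18\kappa$, and points outside the interior of $Z$ have distance at least $3\kappa$ from $p'$ and $p''$.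

Since a connected subset of $Z$ has diameter at most $18\kappa<\frac14$, there is $w_1\in\Gamma\setminus Z$. Let $|w_*|=\frac54$ and $|f_R(w_*)|=M(\frac54R,f)$. The radii of the circles about $w_*$ that meet $Z$ form a set of length at most $18\kappa$, so some circle about $w_*$ of radius at most $20\kappa$ avoids $Z$. By the maximum principle it contains a point $w_2$ with $|f_R(w_2)|\ge|f_R(w_*)|$. Join $w_1$ to the circle $|w|=|w_2|$ by a radial segment and then to $w_2$ by the shorter arc of this circle. This path has length less than $1.1+1.27\pi<6$ and lies in $\{\frac14\le|w|\le1.27\}$. For each disc of $Z$ in turn, if the path meets the disc, replace the part between the first and the last point in the disc by an arc of its boundary circle, which does not meet the other disc. The new path joins $w_1$ to $w_2$ outside the interior of $Z$, has length at most $8$, and lies in $\{\frac16\le|w|\le\frac74\}$.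

Let $J=\lceil64/(r\kappa)\rceil$ and divide the path by points $u_0=w_1,u_1,\dots,u_J=w_2$ into arcs of length at most $r\kappa/8$. Each $u_j$ has distance at most $r\kappa/8$ from some $p\in P$. This $p$ is good, since its distance from $p'$ and $p''$ is at least $3\kappa-r\kappa/8>2\kappa$, and $u_j,u_{j+1}\in D(p,r\kappa/2)$. With $x_j=\log^+|f_R(u_j)|$, Lemma~\ref{lem:local} gives $x_{j+1}+B\le301(x_j+B)$, and $x_0\le B$. Hence $\log M(\frac54R,f)\le x_J\le2\cdot301^JB$. Take $K=3\cdot301^J$.
\end{proof}

\section{The set where $f$ is small}\label{sec:sublevel}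

Define $R_0$ and $R_-$ by
\[
\log M(R_0,f)=KB,\qquad R_-=\tfrac45R_0 .
\]
Then $R_0\to\infty$. Because $f$ is transcendental, $\log M(R,f)/\log R\to\infty$, so $\log R_0=o(B)$ and, by \eqref{eq:scales}, $1<R_-<R_0<R_+$. For $R\in[R_-,R_+]$ we have $\log M(\frac54R,f)\ge KB$, so the hypothesis of Proposition~\ref{prop:chain} must fail. Let $\mathcal U=\{w:|f(w)|<e^B\}$, fix a zero $\zeta_0$ of $f$, and let $U_0$ be the component of $\mathcal U$ that contains $\zeta_0$.

\begin{lemma}\label{lem:small}
\emph{(i)} $U_0\subset D(0,R_-/2)$.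
\emph{(ii)} If $w_0\in\mathcal U$ and $R=|w_0|\in[R_-,R_+]$, then the component $U$ of $\mathcal U$ containing $w_0$ lies in $D(w_0,R/4)$.
\end{lemma}

\begin{proof}
(i) Let $R=R_-$; then $|\zeta_0|<R/4$. If the claim fails, a path in $U_0$ leads from $\zeta_0$ to a first point on $|w|=R/2$. Its part after the last point on $|w|=R/4$ is a connected subset of $\{\frac R4\le|w|\le\frac R2\}$ of diameter at least $R/4$. Scaled by $1/R$, it contradicts Proposition~\ref{prop:chain}. (ii) If the claim fails, a path in $U$ from $w_0$ to a first point on $\partial D(w_0,R/4)$ has diameter at least $R/4$ and lies in $\{\frac34R\le|w|\le\frac54R\}$, with the same contradiction.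
\end{proof}

A small component of $\mathcal U$ that is covered by an island produces zeros of $F_k$.

\begin{lemma}\label{lem:pullback}
Let $R\in[1,R_+]$ and $G=g_k/R$. Let $V$ be a bounded component of $\mathcal U$, let $D$ be a disc containing $\overline V/R$, and let $\Delta$ be an island of degree $d$ over $D$. Then $F_k$ has at least $d$ zeros in $\Delta$.
\end{lemma}

\begin{proof}
We have $|f|=e^B$ on $\partial V$, and $f$ has a zero in $V$, since otherwise the maximum principle for $1/f$ would give $|f|\ge e^B$ in $V$. Let $\Omega=\{x\in\Delta:g_k(x)\in V\}$. By properness $\{x\in\Delta:g_k(x)\in\overline V\}$ is compact, so $\overline\Omega\subset\Delta$ and $g_k(\partial\Omega)\subset\partial V$. Thus $|f(g_k)|=e^B>|\alpha_k|$ on $\partial\Omega$. The zero of $f$ in $V$ is taken $d$ times by $g_k$ in $\Delta$, so $f(g_k)$ has at least $d$ zeros in $\Omega$, and by Lemma~\ref{lem:rouche} so has $F_k$.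
\end{proof}

\begin{proposition}\label{prop:reduce}
Type (A) does not occur, and for type (B) we have $|f|\ge e^B$ on $R_-\le|w|\le R_+$.
\end{proposition}

\begin{proof}
Type (A). Take $R=R_-$, $V=U_0$, $D=D(0,0.6)$; then $\overline V/R\subset D$ by Lemma~\ref{lem:small}(i). The degrees of the islands over $D$ add up to $N$ by Lemma~\ref{lem:disc}, so $F_k$ has at least $N>q$ zeros, a contradiction.

Type (B). Suppose that $w_0\in\mathcal U$ with $R=|w_0|\in[R_-,R_+]$, and let $a=w_0/R$. By Lemma~\ref{lem:small}, $\overline U/R\subset D(a,0.3)$ and $\overline{U_0}/R\subset D(0,0.6)$. One of these discs has an island by Lemma~\ref{lem:islands}(ii), so $F_k$ has a zero in $\mathbb D$, contrary to (P3).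
\end{proof}

\section{The case of a wide annulus where $f$ is large}\label{sec:annulus}

It remains to treat type (B), in which $F_k$ has no zeros in $\mathbb D$, with $|f|\ge e^B$ on $R_-\le|w|\le R_+$. Rouch\'e's theorem would finish the proof if $g_k$ had an island over $D(0,R_-)$, but only one disc is available, and $g_k$ may have no island over it, as $e^z$ has none over discs about $0$. We show instead that $g_k$ must resemble an exponential added to a slowly varying function, and we identify that function.

\subsection{The center of mass of the roots}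

Let $n$ be the number of zeros of $f$ in $|w|<R_-$. Since $f$ has infinitely many zeros, $n\to\infty$. For $|A|<e^B$ the equation $f(w)=A$ has exactly $n$ roots in $|w|<R_-$, by Rouch\'e's theorem, and none in $R_-\le|w|\le R_+$. Let $S(A)$ be the arithmetic mean of these $n$ roots, so that $|S(A)|<R_-$, and let
\[
\psi(A)=A-f(S(A)).
\]

\begin{lemma}\label{lem:psi}
The function $S$ is holomorphic in $|A|<e^B$, and $|\psi(A)-\psi(A')|\ge\frac12|A-A'|$ for $|A|,|A'|<e^B$.
\end{lemma}

\begin{proof}
Let $\rho=\sqrt{R_+}$. By \eqref{eq:scales}, $B=o(\log\rho)$ and $\log R_-=o(\log\rho)$. The function $y=\log|f|-B$ is harmonic and non-negative in $R_-<|w|<R_+$. By the second formula in \eqref{eq:jensen}, its mean over $|w|=\rho$ exceeds its mean over $|w|=R_-$ by $n\log(\rho/R_-)$, so it is at least $\frac n2\log\rho$. Harnack's inequality in the annulus $\rho/4<|w|<4\rho$ gives $y\ge\frac n{2C_H}\log\rho$ on $|w|=\rho$, where $C_H$ is absolute by scale invariance. As $n\to\infty$, we get $|f|\ge e^B\rho^4$ and $|f-A|\ge\frac12\rho^4$ on $|w|=\rho$. By the residue theorem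 and an integration by parts,
\[
S(A)=\frac1{2\pi in}\oint_{|w|=\rho}\frac{wf'(w)}{f(w)-A}\,dw,\qquad S'(A)=\frac1{2\pi in}\oint_{|w|=\rho}\frac{wf'\,dw}{(f-A)^2}=\frac1{2\pi in}\oint_{|w|=\rho}\frac{dw}{f-A}.
\]
Hence $|S'(A)|\le2\rho^{-3}$. Cauchy's estimate gives $|f'|\le M(R_0,f)/(R_0-R_-)\le e^{KB}$ on $|w|<R_-$. So $|\psi'(A)-1|=|f'(S(A))S'(A)|\le2e^{KB}\rho^{-3}\le\frac12$, and integration along the segment from $A'$ to $A$ gives $|\psi(A)-\psi(A')-(A-A')|\le\frac12|A-A'|$.
\end{proof}

The individual roots may move when $A$ varies; their mean almost stands still. The lemma is the place where the example of Remark~\ref{rem:hyp}(b) is excluded: for $f(w)=w$ there is one root, $S(A)=A$ and $\psi\equiv0$.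

\subsection{A harmonic limit}

Put $G=g_k/R_0$. For $x\in\mathbb D$ let $R_0a_1(x),\dots,R_0a_n(x)$ be the roots of $f(w)=\alpha_k(x)$ in $|w|<R_-$, so $|a_i|<\frac45$, and let $s=\frac1n\sum a_i=S(\alpha_k)/R_0$. The power sums $\sum_ia_i(x)^l=\frac1{2\pi i}\oint_{|w|=R_-}(w/R_0)^l\frac{f'(w)\,dw}{f(w)-\alpha_k(x)}$ are holomorphic in $x$, and hence so is every symmetric polynomial in the $a_i$. In particular $\Pi=\prod_i(G-a_i)$ is holomorphic in $\mathbb D$, and it has no zeros because $F_k$ has none. Let $E$ be a holomorphic $n$-th root of $\Pi$ and let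
\[
H=\log|E|=\frac1n\sum_i\log|G-a_i| ,
\]
a harmonic function. If $|G|\ge2$, then $|G-a_i|/|G|\in[0.6,1.4]$, so $|H-\log|G||\le\log2$ and $H>0$. If $|G|<2$, then $H\le\log3$. In both cases $|H^+-\log^+|G||\le\log3$, and since $\log R_0=o(m)$,
\begin{equation}\label{eq:H}
H^+=X_k+o(m)\quad\text{uniformly on }\mathbb D .
\end{equation}
So $\log^+|g_k|$ is nearly the positive part of a harmonic function, as it is for an exponential.

By (P1) and \eqref{eq:H}, $H/m\le C$. Passing to a subsequence, $H/m$ converges locally uniformly in $\mathbb D$ to $-\infty$ or to a harmonic function $\lambda$, and $X_k/m$ converges locally uniformly to $u=0$ or $u=\lambda^+$, respectively. By \eqref{eq:chi}, $\frac1{2\pi}\int u\,\Delta\chi_0\,dA\ge1$, so $u$ is not harmonic. This excludes the limit $-\infty$, and also $\lambda\le0$ and $\lambda\ge0$. Hence $\lambda$ changes sign. Its critical points are isolated, so a point where $\lambda>0$ can be joined to a point where $\lambda<0$ by a path that avoids them. On this path there is $x_1$ with $\lambda(x_1)=0$ and $\nabla\lambda(x_1)\ne0$.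 Let $\xi$ be holomorphic in $\mathbb D$ with $\operatorname{Re}\xi=\lambda$ and $\xi(x_1)=0$. As $\xi'(x_1)\ne0$, there are $d>0$ and a neighborhood $\mathcal V$ of $x_1$ with $\overline{\mathcal V}\subset\mathbb D$ that $\xi$ maps conformally onto $\mathbb D_d$. Put
\[
K_+=\{x\in\mathcal V:|\xi-\tfrac d2|\le\tfrac d4\},\qquad K_-=\{x\in\mathcal V:|\xi+\tfrac d2|\le\tfrac d4\}.
\]
These sets do not depend on $k$. We have $\lambda\ge d/4$ on $K_+$ and $\lambda\le-d/4$ on $K_-$, and $H/m\to\lambda$ uniformly on $\mathcal V$.

\subsection{Comparing $g$ with the center of mass}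

On $K_-$ the geometric mean $|E|$ of the distances from $G$ to the roots is exponentially small, but this alone does not say where $G$ is. On $K_+$, where $G$ is large, $E$ can be expanded in powers of $1/G$. Centered at an arbitrary point $c$, the expansion reads $E=(G-c)+O(1)$ up to a root of unity. Centered at the mean $s$, the first-order term cancels and the error is $O(1/G)$, which is exponentially small on $K_+$. The two-constants theorem carries this smallness over to $K_-$.

\begin{lemma}\label{lem:close}
There is $c>0$, independent of $k$, with $|g_k-S(\alpha_k)|\le e^{-cm}$ on $K_-$.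
\end{lemma}

\begin{proof}
Let $\tilde G=G-s$ and $y_i=(a_i-s)/\tilde G$, so that $G-a_i=\tilde G(1-y_i)$ and $\sum y_i=0$. Where $|\tilde G|\ge4$ we have $|y_i|\le2/|\tilde G|\le\frac12$ and
\[
E^n=\tilde G^ne^{n\theta},\qquad\theta=\frac1n\sum_i\log(1-y_i)=-\sum_{l\ge2}\frac1{l\,\tilde G^l}\cdot\frac1n\sum_i(a_i-s)^l .
\]
The series converges uniformly and its terms are continuous in $x$, so $\theta$ is continuous; moreover $|\theta|\le\max_i\sum_{l\ge2}|y_i|^l/l\le\max_i|y_i|^2\le4/|\tilde G|^2$. On a connected subset of $\{|\tilde G|\ge4\}$ the continuous function $E/(\tilde Ge^\theta)$ is an $n$-th root of unity, hence a constant $\epsilon_0$, and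
\begin{equation}\label{eq:W}
|\tilde G-\epsilon_0^{-1}E|=|\tilde G|\,|1-e^\theta|\le2|\tilde G|\,|\theta|\le8/|\tilde G| .
\end{equation}

Let $\omega_1=\omega(\overline D(\frac12,\frac14),\overline D(-\frac12,\frac14))\in(0,1]$ be the constant of the two-constants theorem and let $\eta=\omega_1d/96<d/4$. The set $Q=\{x\in\mathcal V:\lambda\ge\eta\}$ is convex in the coordinate $\xi$, hence connected, and it contains $K_+$. On $Q$ we have $H\ge\eta m/2>\log3$, hence $|G|\ge2$, $|G|\ge\frac12e^H$, and $|\tilde G|\ge\frac12e^{\eta m/2}-1\ge8$. So one constant $\epsilon_0$ serves on $Q$. Consider the holomorphic function $W=\tilde G-\epsilon_0^{-1}E$ on $\mathcal V$. By \eqref{eq:W}, $|W|\le1$ on $Q$. On $\mathcal V\setminus Q$ we have $H\le2\eta m$, so $|E|\le e^{2\eta m}$, $|G|\le\max(2,2e^H)\le2e^{2\eta m}$ and $|W|\le4e^{2\eta m}\le e^{3\eta m}$. On $K_+$ we have $H\ge dm/8$, so $|\tilde G|\ge\frac14e^{dm/8}$ and $|W|\le32e^{-dm/8}\le e^{-dm/16}$. The two-constants theorem in the coordinate $\xi/d$ gives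
\[
\log|W|\le3\eta m-\omega_1\tfrac d{16}m=-\omega_1\tfrac d{32}m\qquad\text{on }K_- .
\]
On $K_-$ also $|E|=e^H\le e^{-dm/8}$. Hence $|\tilde G|\le2e^{-\omega_1dm/32}$ there, and $|g_k-S(\alpha_k)|=R_0|\tilde G|\le e^{-cm}$ with $c=\omega_1d/64$, since $\log R_0=o(m)$.
\end{proof}

\subsection{End of the proof of Theorem~\ref{thm:main}}

We first show that $f(g_k)$ is exponentially close to $\alpha_k$ on $K_-$. For $x\in\mathbb D$ write $f(w)-\alpha_k(x)=\Lambda_x(w)\prod_i(w-R_0a_i(x))$ with $\Lambda_x$ entire. On $|w|=R_0$ we have $|w-R_0a_i|\ge R_0/5$ and $|f-\alpha_k(x)|\le2e^{KB}$, so $|\Lambda_x|\le2e^{KB}(5/R_0)^n$ on $|w|\le R_0$ by the maximum principle. On $K_-$, Lemma~\ref{lem:close} gives $|g_k|\le\frac45R_0+1<0.9R_0$. Since $5|E|\le5e^{-dm/8}<1$ there and $n\ge1$,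
\[
|f(g_k)-\alpha_k|\le2e^{KB}(5/R_0)^n\cdot R_0^n|\Pi|=2e^{KB}(5|E|)^n\le10\,e^{KB-dm/8}.
\]
By Cauchy's estimate $|f'|\le10e^{KB}/R_0\le e^{KB}$ on $|w|\le0.9R_0$, so Lemma~\ref{lem:close} also gives $|f(g_k)-f(S(\alpha_k))|\le e^{KB-cm}$ on $K_-$. As $B=o(m)$, there is $c'>0$, independent of $k$, with
\[
|\psi(\alpha_k)|=|\alpha_k-f(S(\alpha_k))|\le e^{-c'm}\qquad\text{on }K_- .
\]
Lemma~\ref{lem:psi} now yields $\operatorname{diam}\alpha_k(K_-)\le4e^{-c'm}$.

Fix a closed disc $L_0\subset K_-$ with center $x_0$, independent of $k$, let $A=\alpha_k(x_0)$ and $\omega_2=\omega(L_0,\overline{\mathbb D_{1/16}})$. Then $\log|\alpha_k-A|\le-\frac{c'}2m$ on $L_0$ and $\log|\alpha_k-A|\le\varepsilon m+1$ on $\mathbb D$ by (P2). The two-constants theorem gives $\log|\alpha_k-A|\le\varepsilon m+1-\omega_2\frac{c'}2m\le-c''m$ on $\mathbb D_{1/16}$, with $c''=\omega_2c'/4$. Thus $\operatorname{diam}\alpha_k(\mathbb D_{1/16})\le2e^{-c''m}$. Since $\varepsilon\to0$ and $m\to\infty$, this contradicts the lower bound $e^{-\varepsilon m}$ in (P2), which is where the non-constancy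 of $\alpha$ is recorded. So type (B) does not occur either. Together with Propositions~\ref{prop:rescale} and~\ref{prop:reduce} this shows that $F$ cannot have finitely many zeros, and Theorem~\ref{thm:main} is proved. \qed

\begin{thebibliography}{9}

\bibitem{Ahlfors} Ahlfors, \emph{Conformal Invariants}.

\bibitem{Hayman} Hayman, \emph{Meromorphic Functions}.

\bibitem{Nevanlinna} Nevanlinna, \emph{Analytic Functions}.

\end{thebibliography}
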